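\title{The order of the family of convex mappings of the unit ball of $\mathbb{C}^n$}

\begin{abstract}
Let $K(B)$ be the family of normalized biholomorphic maps of the Euclidean unit ball $B\subset\mathbb{C}^n$ onto convex domains. We prove that its order as a linear-invariant family is $\sqrt{(n^2+1)/2}$ for $n\ge2$, and that it is attained by an explicit map onto a tube-like domain. The upper bound comes from a coefficient inequality, obtained by averaging a convex map along one-parameter groups of automorphisms, and from a differential inequality for the maxima of a one-parameter family of weighted traces.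
\end{abstract}

\section{The problem and the result}\label{sec:intro}

Let $B$ be the unit ball and $S$ the unit sphere of $\mathbb{C}^n$ for the norm $\|\cdot\|$ of the inner product $\langle u,v\rangle=\sum_j u_j\bar v_j$. Let $K(B)$ be the family of \emph{normalized convex mappings}: the maps $f$ that send $B$ biholomorphically onto a convex domain of $\mathbb{C}^n$ and satisfy $f(0)=0$, $Df(0)=I$. For a holomorphic map $F:B\to\mathbb{C}^n$ with $DF(0)$ invertible let $\mathcal N(F)=DF(0)^{-1}(F-F(0))$ be its normalization; composing $F$ on the left with an invertible affine map does not change $\mathcal N(F)$. The \emph{Koebe transform} of $f$ by an automorphism $\phi$ of $B$ is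
\[
\Lambda_\phi(f)=\mathcal N(f\circ\phi)=[D\phi(0)]^{-1}[Df(\phi(0))]^{-1}\bigl(f\circ\phi-f(\phi(0))\bigr).
\]
Its image is an affine image of $f(B)$, so $\Lambda_\phi$ maps $K(B)$ into itself; this is what it means for $K(B)$ to be a linear-invariant family. The \emph{order} of the family is
\[
\operatorname{ord}K(B)=\sup_{f\in K(B)}\ \sup_{\|w\|=1}\ \tfrac12\bigl|\operatorname{trace}D^2f(0)(w,\cdot)\bigr| .
\]
The problem is to find $\operatorname{ord}K(B)$ as a function of $n\ge2$.

Expand $f(z)=z+A(z,z)+C(z,z,z)+\cdots$ with $A$ and $C$ symmetric and multilinear, and put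
\[
T_e=A(e,\cdot),\qquad \tau_f(w)=\operatorname{trace}A(w,\cdot),\qquad a_f(e)=\langle A(e,e),e\rangle,\qquad \beta_f(e)=\tau_f(e)-a_f(e)
\]
for $e\in S$ and $w\in\mathbb{C}^n$. Since $D^2f(0)=2A$, the order is $\sup_{f,e}|\tau_f(e)|$. In an orthonormal basis $e_1=e,e_2,\dots,e_n$, the number $a_f(e)$ is the first diagonal entry of $T_e$, and $\beta_f(e)$ is the sum of the other $n-1$. All three of $a_f(e)$, $\beta_f(e)$, $\tau_f(e)$ are multiplied by $e^{i\theta}$ when $e$ is, so the order is also $\sup_{f,e}\operatorname{Re}\tau_f(e)$. From $\det Df(z)=1+2\tau_f(z)+O(\|z\|^2)$ we see what is being measured: the order is half the largest rate at which $\log|\det Df|$ can change at the origin.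

For $n=1$ the order is $\sup|a_2|$ over convex functions $z+a_2z^2+\cdots$; the classical value is $1$, attained by $z/(1-z)$. The direct analogue $w=z/(1-z_1)$ has inverse $z=w/(1+w_1)$, so it maps $B$ onto the convex domain $\|w\|<|1+w_1|$, that is, $\sum_{j\ge2}|w_j|^2<1+2\operatorname{Re}w_1$. Here $A(z,z)=z_1z$ and $T_{e_1}=\operatorname{diag}(1,\frac12,\dots,\frac12)$, which suggests the value $(n+1)/2$. This guess is too small: it is known that
\[
\operatorname{ord}K(B)\ge\frac{3n-1}{\sqrt2}-\sqrt{2n(n-1)}>\frac{n+1}2\qquad(n\ge2),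
\]
and finding the exact value has been posed as an open problem.

\begin{theorem}\label{thm:order}
For $n\ge2$, $\operatorname{ord}K(B)=\sqrt{(n^2+1)/2}$, and the supremum is attained.
\end{theorem}

For $n=1$ the formula gives $1$. Theorem~\ref{thm:order} is the case $\lambda=1$ of part (i) of the following result, and our proof of that case uses all $\lambda\ge1$.

\begin{theorem}\label{thm:main}
Let $n\ge2$.
\begin{enumerate}
\item[(i)] For every $\lambda\ge1$,
\[
\max_{f\in K(B),\,e\in S}\bigl|a_f(e)+\lambda\beta_f(e)\bigr|=\sqrt{1+(n-1)\lambda+\tfrac{(n-1)^2}2\lambda^2}.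
\]
\item[(ii)] For $f\in K(B)$ and orthonormal $e,e'$ we have $|\langle A(e,e'),e'\rangle|\le1/\sqrt2$, and this bound is sharp.
\item[(iii)] If $\tau_f(e)=\operatorname{ord}K(B)$, then $T_e$ is self-adjoint and $\langle A(e,e),e\rangle=(n+1)/\sqrt{2(n^2+1)}$.
\end{enumerate}
\end{theorem}

Part (ii) explains why the guess fails: the last $n-1$ diagonal entries of $T_e$ can reach $1/\sqrt2$, not only $\frac12$. The first entry is at most $1$ in modulus (Corollary~\ref{cor:second}), so the order is at most $1+(n-1)/\sqrt2$. The square of this bound is $1+\sqrt2\,(n-1)+(n-1)^2/2$, while $(n^2+1)/2=1+(n-1)+(n-1)^2/2$. The entries therefore cannot all be extremal at once, and the task is to find the trade-off between $a_f(e)$ and $\beta_f(e)$.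

Section~\ref{sec:tube} gives the extremal maps. For the upper bound, convexity is turned into an inequality between $A$ and $C$ (Section~\ref{sec:midpoint}), which yields (ii) and the compactness of $K(B)$ (Section~\ref{sec:compact}). We then vary an extremal map by Koebe transforms; Section~\ref{sec:model} does this in a diagonal case in dimension two, where the role of $\lambda$ appears, and Section~\ref{sec:general} treats the off-diagonal terms.

\section{One-parameter groups of automorphisms}\label{sec:flows}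

Sections~\ref{sec:flows}, \ref{sec:midpoint} and~\ref{sec:compact} are valid for all $n\ge1$.

\begin{lemma}\label{lem:flow}
Let $u\in S$, let $M$ be a skew-Hermitian matrix, and let $X(z)=u-\langle z,u\rangle z+Mz$. Then the holomorphic vector field $X$ is complete on $B$. Its flow $\phi_s(z)$ is smooth in $(s,z)\in\mathbb{R}\times B$, and each $\phi_s$ is an automorphism of $B$.
\end{lemma}

\begin{proof}
Since $\operatorname{Re}\langle Mz,z\rangle=0$, we have $\operatorname{Re}\langle X(z),z\rangle=(1-\|z\|^2)\operatorname{Re}\langle u,z\rangle$. Along an integral curve in $B$ this gives $\frac{d}{ds}\log(1-\|z\|^2)=-2\operatorname{Re}\langle u,z\rangle\in[-2,2]$, so the curve stays in a compact subset of $B$ on every bounded time interval and exists for all time. The flow of a holomorphic field is smooth in $(s,z)$ and holomorphic in $z$, and $\phi_{-s}$ inverts $\phi_s$.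
\end{proof}

For $M=0$ we write the flow as $\varphi^u_s$. With $z=z_1u+z'$, $z'\perp u$, and $\rho=\tanh s$,
\begin{equation}\label{eq:flow}
\varphi^u_s(z)=\frac{(z_1+\rho)u+\sqrt{1-\rho^2}\,z'}{1+\rho z_1}=\rho u+\frac{L_\rho z}{1+\rho z_1},
\end{equation}
where $L_\rho=D\varphi^u_s(0)$ multiplies $u$ by $1-\rho^2$ and $u^\perp$ by $\sqrt{1-\rho^2}$. Indeed, the first expression is $N/\Delta$ with $N=(\sinh s+z_1\cosh s)u+z'$ and $\Delta=\cosh s+z_1\sinh s$; as $\partial_sN=\Delta u$ and $\partial_s\Delta=\langle N,u\rangle$, the quotient solves $\dot y=u-\langle y,u\rangle y$ with initial value $z$.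

We also use two consequences of one-variable facts for a holomorphic map $H:B\to B$. First, for $z\in S$ the function $\zeta\mapsto\langle H(\zeta z),z\rangle$ maps the unit disc into itself, so the Cauchy estimate gives
\begin{equation}\label{eq:cauchy}
|\langle DH(0)z,z\rangle|\le1\qquad(z\in S).
\end{equation}
Second, if $H(0)=0$ then $\|H(p)\|\le\|p\|$: apply the Schwarz lemma to $\zeta\mapsto\langle H(\zeta u),w\rangle$ for $u,w\in S$.

\section{Convex tube domains and the lower bound}\label{sec:tube}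

We look for convex images of $B$ that are fibered by balls over the strip $|\operatorname{Re}w_1|<\pi/2$, with radius depending on $\operatorname{Re}w_1$ only. For $\kappa\in\mathbb{R}$ and $n\ge2$ let
\[
D_\kappa=\bigl\{(w_1,w')\in\mathbb{C}\times\mathbb{C}^{n-1}:\ |\operatorname{Re}w_1|<\tfrac\pi2,\ \|w'\|<R_\kappa(\operatorname{Re}w_1)\bigr\},\qquad R_\kappa(x)=e^{\kappa x}\sqrt{\cos x}.
\]
The factor $\sqrt{\cos x}$ makes the domain a copy of the ball. The factor $e^{\kappa x}$ tilts it; we shall see that tilting changes the last $n-1$ diagonal entries of $T_{e_1}$ and leaves the first alone, so we tilt as far as convexity allows.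

\begin{proposition}\label{prop:tube}
The domain $D_\kappa$ is convex if and only if $|\kappa|\le\frac12$. There is a biholomorphic map $\Phi:B\to D_\kappa$ such that, for $s\in\mathbb{R}$ and $x=2\arctan(\tanh s)\in(-\frac\pi2,\frac\pi2)$, the map $f=\mathcal N(\Phi\circ\varphi^{e_1}_s)$ has
\[
T_{e_1}=\operatorname{diag}(a,b,\dots,b),\qquad a=-\sin x,\qquad b=\kappa\cos x-\tfrac12\sin x .
\]
\end{proposition}

\begin{proof}
\emph{Convexity.} If $R_\kappa$ is concave, then $w\mapsto\|w'\|-R_\kappa(\operatorname{Re}w_1)$ is a convex function and $D_\kappa$ is a sublevel set of it. Conversely, the real slice $\{(x,r):|r|<R_\kappa(x)\}$ of $D_\kappa$ is convex only if $R_\kappa$ is concave. Let $U=\log R_\kappa$ and $t=\tan x$. Then $U'=\kappa-\frac t2$ and $U''=-\frac12(1+t^2)$, so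
\[
R_\kappa''/R_\kappa=U''+U'^2=-\tfrac14(t+2\kappa)^2-\bigl(\tfrac12-2\kappa^2\bigr),
\]
which is nonpositive for all real $t$ exactly when $|\kappa|\le\frac12$.

\emph{The map $\Phi$.} The function $W=\frac{1+i\zeta}{1-i\zeta}$ maps the unit disc conformally onto the right half-plane, so $p(\zeta)=-i\log W=2\arctan\zeta$ maps it onto the strip, with $\operatorname{Re}p=\arg W$. From $\operatorname{Re}W=(1-|\zeta|^2)/|1-i\zeta|^2$ we get
\[
\cos\operatorname{Re}p(\zeta)=\frac{\operatorname{Re}W}{|W|}=\frac{1-|\zeta|^2}{|1+\zeta^2|}.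
\]
The function $g=e^{\kappa p}(1+\zeta^2)^{-1/2}$ is holomorphic and zero-free in the disc, and $|g(\zeta)|^2(1-|\zeta|^2)=R_\kappa(\operatorname{Re}p(\zeta))^2$. Hence $\Phi(z)=(p(z_1),g(z_1)z')$ maps the fiber $\|z'\|^2<1-|z_1|^2$ of $B$ linearly onto the fiber of $D_\kappa$ over $p(z_1)$, and $\Phi$ is biholomorphic from $B$ onto $D_\kappa$.

\emph{The coefficients.} Let $\rho=\tanh s$ and $\mu(\zeta)=\frac{\zeta+\rho}{1+\rho\zeta}$, so that $\mu'(0)=1-\rho^2$ and $\mu''(0)/\mu'(0)=-2\rho$. By \eqref{eq:flow}, $\Phi\circ\varphi^{e_1}_s=(F(z_1),G(z_1)z')$ with $F=p\circ\mu$ and $G(\zeta)=\sqrt{1-\rho^2}\,g(\mu(\zeta))/(1+\rho\zeta)$. Its derivative at $0$ is diagonal, and the quadratic part of $f$ is $(az_1^2,\,2bz_1z')$ with $a=F''(0)/(2F'(0))$ and $b=G'(0)/(2G(0))$; polarizing gives the stated form of $T_{e_1}$. At $\zeta=\rho$ we have $p''/p'=-2\rho/(1+\rho^2)$ and $g'/g=(2\kappa-\rho)/(1+\rho^2)$. Therefore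
\[
a=\frac12\Bigl[\frac{-2\rho(1-\rho^2)}{1+\rho^2}-2\rho\Bigr]=\frac{-2\rho}{1+\rho^2},\qquad
b=\frac12\Bigl[\frac{(2\kappa-\rho)(1-\rho^2)}{1+\rho^2}-\rho\Bigr]=\frac{\kappa(1-\rho^2)-\rho}{1+\rho^2},
\]
and $\sin x=2\rho/(1+\rho^2)$, $\cos x=(1-\rho^2)/(1+\rho^2)$.
\end{proof}

Take $\kappa=\frac12$, so that $R_{1/2}(x)=e^{x/2}\sqrt{\cos x}$ and $f\in K(B)$. The pair $(a,b)$ runs over an arc of the ellipse $a^2+(2b-a)^2=1$ (Figure~\ref{fig:ellipse}). At $x=-\pi/4$ we have $b=1/\sqrt2$, which is the sharpness in Theorem~\ref{thm:main}(ii). With $m=n-1$ and $\lambda\ge1$,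
\[
a_f(e_1)+\lambda\beta_f(e_1)=a+\lambda mb=P\cos x-Q\sin x,\qquad P=\tfrac{\lambda m}2,\quad Q=1+\tfrac{\lambda m}2 .
\]
Choosing $x\in(-\frac\pi2,0)$ with $\tan x=-Q/P$ gives the value $\sqrt{P^2+Q^2}$. This proves the lower bound.

\begin{corollary}\label{cor:lower}
For $n\ge2$ and $\lambda\ge1$ there is $f\in K(B)$ with
$a_f(e_1)+\lambda\beta_f(e_1)=\sqrt{1+(n-1)\lambda+\frac{(n-1)^2}2\lambda^2}$.
\end{corollary}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=5.5]
\draw[->] (-0.05,0) -- (1.2,0) node[right] {$a$};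
\draw[->] (0,-0.05) -- (0,0.85) node[above] {$b$};
\draw[dashed] (0,0.7071) node[left] {$\frac1{\sqrt2}$} -- (1,0.7071) -- (1,0) node[below] {$1$};
\draw[thick] plot[domain=-90:0,samples=60] ({-sin(\x)},{(cos(\x)-sin(\x))/2});
\draw (0.80,0.7811) -- (1.10,0.4811) node[right] {$a+b=\sqrt{5/2}$};
\fill (1,0.5) circle (0.011) node[left] {$(1,\frac12)$};
\fill (0.7071,0.7071) circle (0.011);
\fill (0.9487,0.6325) circle (0.011);
\end{tikzpicture}
\caption{Diagonal entries $(a,b)$ of $T_{e_1}$ for $n=2$. Thick arc: the values $(-\sin x,\frac12(\cos x-\sin x))$, $-\frac\pi2<x\le0$, taken by maps onto affine images of $D_{1/2}$; its end $(1,\frac12)$ is the value of $z/(1-z_1)$. Dashed: the separate bounds $a\le1$, $b\le1/\sqrt2$. The trace $a+b$ is largest where the solid line touches the arc.}\label{fig:ellipse}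
\end{figure}

\section{The midpoint inequality}\label{sec:midpoint}

To use the convexity of $f(B)$ we take midpoints. If $\phi_\varepsilon$ is a one-parameter group of automorphisms, the midpoint of $f\circ\phi_\varepsilon$ and $f\circ\phi_{-\varepsilon}$ lies in $f(B)$, and pulling it back by $f^{-1}$ gives a self-map of $B$. The terms of first order in $\varepsilon$ cancel, so \eqref{eq:cauchy} becomes a condition on the term of second order, which involves $A$ and $C$.

\begin{lemma}\label{lem:midpoint}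
Let $f\in K(B)$, $e,z\in S$, $T=T_e$, and $Q=\operatorname{Re}\langle6C(e,e,z)-4A(z,Te),z\rangle$. Then
\begin{align}
Q+4\|T^*z\|^2-4\bigl(\operatorname{Re}\langle Tz,z\rangle\bigr)^2&\le1+|\langle z,e\rangle|^2,\label{eq:plus}\\
-Q+4\|T^*z\|^2-4\bigl(\operatorname{Im}\langle Tz,z\rangle\bigr)^2&\le1+|\langle z,e\rangle|^2.\label{eq:minus}
\end{align}
\end{lemma}

\begin{proof}
Replacing $e$ by $ie$ replaces $T$ by $iT$, $Te=A(e,e)$ by $-Te$ and $Q$ by $-Q$, so \eqref{eq:minus} follows from \eqref{eq:plus}.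

Let $M$ be skew-Hermitian and let $\phi_\varepsilon$ be the flow of $X(y)=e-\langle y,e\rangle y+My$ from Lemma~\ref{lem:flow}. Since $f(B)$ is convex,
\[
H_\varepsilon=f^{-1}\circ\bigl(\tfrac12f\circ\phi_\varepsilon+\tfrac12f\circ\phi_{-\varepsilon}\bigr)
\]
is a holomorphic map $B\to B$. It is smooth in $(\varepsilon,y)$ and even in $\varepsilon$, and $H_0$ is the identity. Let $V=\partial_\varepsilon^2H_\varepsilon|_{\varepsilon=0}$. Differentiate $f\circ H_\varepsilon$ twice at $\varepsilon=0$; as $\partial_\varepsilon H_\varepsilon$ vanishes there, $Df\,V=\partial_\varepsilon^2(f\circ\phi_\varepsilon)|_{\varepsilon=0}=D^2f(X,X)+Df\,(DX)X$, that is,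
\[
V=(Df)^{-1}D^2f(X,X)+(DX)X .
\]
By \eqref{eq:cauchy} the function $\varepsilon\mapsto\operatorname{Re}\langle DH_\varepsilon(0)z,z\rangle$ is at most $1$, and it equals $1$ at $\varepsilon=0$. Its second derivative there is nonpositive: $\operatorname{Re}\langle DV(0)z,z\rangle\le0$.

We compute the linear part of $V$. Modulo $O(\|y\|^2)$ we have $X(y)=e+My$, $Df(y)^{-1}=I-2A(y,\cdot)$, and $D^2f(y)(u,u)=2A(u,u)+6C(y,u,u)$, while $DX(y)u=-\langle u,e\rangle y-\langle y,e\rangle u+Mu$ exactly. Hence, modulo $O(\|y\|^2)$,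
\begin{align*}
(Df)^{-1}D^2f(X,X)&=2Te+4TMy+6C(e,e,y)-4A(y,Te),\\
(DX)X&=Me+M^2y-y-\langle y,e\rangle e .
\end{align*}
Since $\langle M^2z,z\rangle=-\|Mz\|^2$, the inequality $\operatorname{Re}\langle DV(0)z,z\rangle\le0$ reads, with $\eta=Mz$ and $q=T^*z$,
\begin{equation}\label{eq:eta}
Q+4\operatorname{Re}\langle\eta,q\rangle-\|\eta\|^2\le1+|\langle z,e\rangle|^2 .
\end{equation}
It remains to choose $M$. Any $\eta$ with $\operatorname{Re}\langle\eta,z\rangle=0$ occurs: write $\eta=ikz+\eta'$ with $k\in\mathbb{R}$, $\eta'\perp z$, and take $M=ik\,zz^*+\eta'z^*-z\eta'^*$. Let $q_0=q-\operatorname{Re}\langle q,z\rangle z$ be the projection of $q$ on this real hyperplane, so that $\operatorname{Re}\langle q_0,q\rangle=\|q_0\|^2=\|q\|^2-(\operatorname{Re}\langle q,z\rangle)^2$. The choice $\eta=2q_0$ gives $4\operatorname{Re}\langle\eta,q\rangle-\|\eta\|^2=4\|q_0\|^2$. As $\langle q,z\rangle=\overline{\langle Tz,z\rangle}$, this is \eqref{eq:plus}.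
\end{proof}

The rotation $M$ is essential. With $M=0$ one obtains only $|Q|\le1+|\langle z,e\rangle|^2$, and eliminating $Q$ leaves no condition on $A$.

\begin{example}
Let $n=1$, $f=\zeta+a_2\zeta^2+a_3\zeta^3+\cdots$, $z=e$, and $c=a_2e$. Then $Q=6\operatorname{Re}(a_3e^2)-4\operatorname{Re}c^2$ and $4(\operatorname{Re}c)^2=2\operatorname{Re}c^2+2|c|^2$, so \eqref{eq:plus} says $3\operatorname{Re}\bigl((a_3-a_2^2)e^2\bigr)\le1-|a_2|^2$ for all $|e|=1$. Thus the lemma reduces to $|a_3-a_2^2|\le\frac13(1-|a_2|^2)$, and in particular $|a_2|\le1$.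
\end{example}

\begin{corollary}\label{cor:second}
Let $f\in K(B)$. Then $\|A(u,v)\|\le\|u\|\|v\|$ for all $u,v$; in particular $|a_f(e)|\le1$. For orthonormal $e,e'$ we have $|\langle A(e,e'),e'\rangle|\le1/\sqrt2$; in particular $|\beta_f(e)|\le(n-1)/\sqrt2$.
\end{corollary}

\begin{proof}
Adding \eqref{eq:plus} and \eqref{eq:minus} gives $8\|T_e^*z\|^2-4|\langle T_ez,z\rangle|^2\le2(1+|\langle z,e\rangle|^2)$. Since $|\langle T_ez,z\rangle|\le\|T_e^*z\|$, we get $\|T_e^*z\|^2\le\frac12(1+|\langle z,e\rangle|^2)$. The right side is at most $1$, so $\|T_e\|\le1$, and it equals $\frac12$ for $z=e'$.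
\end{proof}

With Section~\ref{sec:tube} this proves Theorem~\ref{thm:main}(ii).

\section{Compactness of $K(B)$}\label{sec:compact}

The upper bound is proved by varying an extremal map, so extremal maps must exist.

\begin{lemma}\label{lem:compact}
Every sequence in $K(B)$ has a subsequence that converges locally uniformly to an element of $K(B)$.
\end{lemma}

\begin{proof}
Fix $r<1$, let $\bar B_r=\{\|z\|\le r\}$ and $c_r=4/(1-r^2)^2$, and let $f\in K(B)$.

\emph{Step 1: $\|Df\|$ and $\|(Df)^{-1}\|$ are at most $e^{c_r}$ on $\bar B_r$.} Let $p=\rho u$ with $u\in S$, $0\le\rho\le r$; let $\varphi=\varphi^u_s$ with $\tanh s=\rho$, and $L=L_\rho$. Let $A_\varphi$ be the quadratic form of $\Lambda_\varphi(f)\in K(B)$. Differentiating $f\circ\varphi=f(p)+Df(p)L\,\Lambda_\varphi(f)$ twice at $0$ gives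
\[
Df(p)^{-1}D^2f(p)(Lw_1,Lw_2)=2LA_\varphi(w_1,w_2)-D^2\varphi(0)(w_1,w_2),
\]
and $D^2\varphi(0)(w_1,w_2)=-\rho L(\langle w_1,u\rangle w_2+\langle w_2,u\rangle w_1)$ by \eqref{eq:flow}. By Corollary~\ref{cor:second} and $\|L\|\le1$ the right side has norm at most $4\|w_1\|\|w_2\|$. As $\|L^{-1}\|\le(1-r^2)^{-1}$, the operator $\Gamma(\rho)=Df(\rho u)^{-1}D^2f(\rho u)(u,\cdot)$ has norm at most $c_r$. Now $Y(\rho)=Df(\rho u)$ satisfies $Y'=Y\Gamma$, $(Y^{-1})'=-\Gamma Y^{-1}$ and $Y(0)=I$, and Gronwall's inequality gives the claim.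

\emph{Step 2: $f(\bar B_r)$ is convex.} Let $\|q\|\le\|p\|\le r$, $p\ne0$, $0<t<1$, and $Uz=\langle z,p\rangle q/\|p\|^2$, a linear contraction with $Up=q$. The map $H(z)=f^{-1}\bigl((1-t)f(z)+tf(Uz)\bigr)$ sends $B$ to $B$ and fixes $0$, so $H(p)\in\bar B_r$ by the Schwarz lemma.

\emph{Step 3: $\|p-q\|\le e^{c_r}\|f(p)-f(q)\|$ for $p,q\in\bar B_r$.} Integrate $D(f^{-1})$ along the segment from $f(q)$ to $f(p)$, which lies in $f(\bar B_r)$ by Step 2, and use Step 1.

\emph{Step 4.} Let $f_k\in K(B)$. By Step 1 the sequence is locally bounded, so by Montel's theorem we may assume $f_k\to f$ locally uniformly, with $f(0)=0$ and $Df(0)=I$. The inequality of Step 3 passes to the limit, so $f$ is injective and $\|Df(p)v\|\ge e^{-c_r}\|v\|$ for $\|p\|<r$; hence $f$ is biholomorphic onto its image. Given $p,q\in\bar B_r$ and $0<t<1$, Step 2 provides $y_k\in\bar B_r$ with $f_k(y_k)=(1-t)f_k(p)+tf_k(q)$, and a limit point $y$ satisfies $f(y)=(1-t)f(p)+tf(q)$. So $f(B)$ is convex.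
\end{proof}

By the Cauchy formula $A$ depends continuously on $f$, so $a_f(e)$ and $\beta_f(e)$ are continuous functions on the compact set $K(B)\times S$.

\section{Variation along the Koebe flow, and a diagonal case}\label{sec:model}

Fix $f\in K(B)$ and $e\in S$. Let $f_s=\Lambda_{\varphi^e_s}(f)\in K(B)$, with quadratic form $A_s$, and let $\dot A=\frac{d}{ds}A_s|_{s=0}$. The derivative $\dot A$ contains the cubic term $C(e,e,\cdot)$, which is the quantity bounded from below by \eqref{eq:minus}.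

\begin{lemma}\label{lem:variation}
For $z\in S$ and $T=T_e$,
\begin{multline}\label{eq:variation}
\operatorname{Re}\langle\dot A(e,z),z\rangle\ge2\operatorname{Re}\langle A(z,Te),z\rangle-2\operatorname{Re}\langle T^2z,z\rangle\\
+2\|T^*z\|^2-2\bigl(\operatorname{Im}\langle Tz,z\rangle\bigr)^2-1-|\langle z,e\rangle|^2 .
\end{multline}
\end{lemma}

\begin{proof}
The derivative of $f\circ\varphi^e_s$ at $s=0$ is
\[
Df(y)\bigl(e-\langle y,e\rangle y\bigr)=e+2Ty+3C(e,y,y)-\langle y,e\rangle y+O(\|y\|^3).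
\]
So, modulo $O(s^2)$, the map $f\circ\varphi^e_s$ has linear part $I+2sT$ and quadratic part $A(y,y)+s(3C(e,y,y)-\langle y,e\rangle y)$. Multiplying by $(I+2sT)^{-1}$ gives $\dot A(y,y)=3C(e,y,y)-\langle y,e\rangle y-2TA(y,y)$, and by polarization
\[
\dot A(e,z)=3C(e,e,z)-\tfrac12\bigl(z+\langle z,e\rangle e\bigr)-2T^2z .
\]
Half of \eqref{eq:minus} says that $3\operatorname{Re}\langle C(e,e,z),z\rangle$ is at least
\[
2\operatorname{Re}\langle A(z,Te),z\rangle+2\|T^*z\|^2-2(\operatorname{Im}\langle Tz,z\rangle)^2-\tfrac12(1+|\langle z,e\rangle|^2).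
\]
Inserting this into $\operatorname{Re}\langle\dot A(e,z),z\rangle$ gives \eqref{eq:variation}.
\end{proof}

We first run the argument where it is shortest. Let $n=2$, $e=e_1$, and let $K_0$ be the set of $f\in K(B)$ of the form $(F(z_1),z_2G(z_1))$ with $F$ and $G$ real on $(-1,1)$. This set is closed, hence compact; by \eqref{eq:flow} it is preserved by $f\mapsto f_s$; and $T=\operatorname{diag}(a,b)$ is real for $f\in K_0$. With $z=e_1$ and $z=e_2$, where $\langle A(z,Te),z\rangle$ equals $a^2$ and $ab$, inequality \eqref{eq:variation} becomes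
\begin{equation}\label{eq:ode}
\dot a\ge2a^2-2,\qquad\dot b\ge2ab-1 .
\end{equation}
The maps of Proposition~\ref{prop:tube} form a single orbit of the Koebe flow, along which $dx/ds=2(1-\rho^2)/(1+\rho^2)=2\cos x$. They satisfy \eqref{eq:ode} with equality for every $\kappa$: we have $\dot a=-2\cos^2x=2a^2-2$ and $\dot b=-2\kappa\sin x\cos x-\cos^2x=2ab-1$. This is the reason to expect them to be extremal. It also shows that \eqref{eq:ode} does not single out $\kappa=\frac12$; the bound $|b|\le1/\sqrt2$ does, since $\sup_x|b|=\sqrt{\kappa^2+1/4}$.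

At a maximizer of $a+b$ in $K_0$ we have $0=\dot a+\dot b\ge2a(a+b)-3$. This bounds the trace only if $a$ is known from below, and the bounds of Corollary~\ref{cor:second} do not close the gap: the pair $(a,b)=(0.9,0.7)$ satisfies $a\le1$, $b\le1/\sqrt2$ and $a(a+b)\le\frac32$, yet $a+b>\sqrt{5/2}$. We need to know the value of $a$ at the maximizer, and for this we embed the problem in a family. Let $h_0(\lambda)=\max_{K_0}(a+\lambda b)$. At a maximizer, $0=\dot a+\lambda\dot b\ge2a(a+\lambda b)-2-\lambda$, that is,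
\[
a\,h_0(\lambda)\le1+\tfrac\lambda2 .
\]
The graph of $h_0$ is the envelope of the lines $\lambda\mapsto a+\lambda b$, so at a maximizer $b=h_0'$ and $a=h_0-\lambda h_0'$. The last inequality is thus a differential inequality for $h_0$, linear in $h_0^2$, and the bound on $b$ is its boundary condition at $\lambda=\infty$. The next lemma, with $m=1$, gives $h_0(1)\le\sqrt{5/2}$.

\begin{lemma}\label{lem:envelope}
Let $m>0$ and let $\Pi\subset\mathbb{R}^2$ be a nonempty compact set with $|\eta|\le m/\sqrt2$ for all $(\xi,\eta)\in\Pi$. Let $h(\lambda)=\max_\Pi(\xi+\lambda\eta)$ for $\lambda\ge1$. Suppose that for every $\lambda>1$ the maximum is attained at a point with $\xi\,h(\lambda)\le1+\frac m2\lambda$. Then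
\[
h(\lambda)^2\le1+m\lambda+\tfrac{m^2}2\lambda^2\qquad(\lambda\ge1).
\]
\end{lemma}

\begin{proof}
As a maximum of affine functions with slopes at most $m/\sqrt2$ in modulus, $h$ is Lipschitz on $[1,\infty)$. It is therefore differentiable almost everywhere, and
\[
J(\lambda)=\frac{h(\lambda)^2}{\lambda^2}-\frac1{\lambda^2}-\frac m\lambda
\]
is locally Lipschitz, hence the integral of its derivative. Let $h$ be differentiable at $\lambda>1$ and let $(\xi,\eta)$ be as in the hypothesis. The function $\mu\mapsto h(\mu)-\xi-\mu\eta$ is nonnegative and vanishes at the interior point $\lambda$, so $h'(\lambda)=\eta$ and $\xi=h(\lambda)-\lambda h'(\lambda)$. Consequently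
\[
J'(\lambda)=\frac2{\lambda^3}\Bigl[1+\tfrac m2\lambda-h\,(h-\lambda h')\Bigr]\ge0
\]
for almost every $\lambda>1$, and $J$ is nondecreasing on $[1,\infty)$. Since $|h(\lambda)|\le\max_\Pi|\xi|+\lambda m/\sqrt2$, the limit of $J$ at infinity is at most $m^2/2$. Hence $J(\lambda)\le m^2/2$ for all $\lambda\ge1$.
\end{proof}

Because $J$ increases, information travels from $\lambda=\infty$ down to $\lambda=1$; this is why the whole range $\lambda\ge1$ is needed for the single value $\lambda=1$.

\section{The general case}\label{sec:general}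

Let $n\ge2$. For $\lambda\ge1$ put
\[
\Psi_\lambda(f,e)=\operatorname{Re}\bigl[a_f(e)+\lambda\beta_f(e)\bigr],\qquad h(\lambda)=\max_{K(B)\times S}\Psi_\lambda ;
\]
the maximum exists by Lemma~\ref{lem:compact}. For a general maximizer $T_e$ is neither real nor diagonal, and \eqref{eq:variation} produces new terms. Most of them combine into sums of squares. Two have no evident sign, namely $\operatorname{Re}(a\beta)$ and the trace $\tau_f$ of the component of $Te$ orthogonal to $e$; they are evaluated by varying $e$, first by a phase and then by a rotation.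

\begin{proposition}\label{prop:key}
Let $\lambda\ge1$ and let $(f,e)$ maximize $\Psi_\lambda$. Let $e_1=e,e_2,\dots,e_n$ be an orthonormal basis, $T=T_e$, $T_{jk}=\langle Te_k,e_j\rangle$, $a=T_{11}$, $\alpha=\operatorname{Re}a$, and
\[
E=\sum_{j\ge2}(\operatorname{Im}T_{jj})^2+\sum_{2\le j<k}\bigl|T_{jk}-\overline{T_{kj}}\bigr|^2 .
\]
Then
\begin{equation}\label{eq:key}
\alpha h(\lambda)+(\operatorname{Im}a)^2+\sum_{k\ge2}\bigl|T_{1k}-\overline{T_{k1}}\bigr|^2+2(\lambda-1)\sum_{k\ge2}|T_{k1}|^2+\lambda E\le1+\tfrac{n-1}2\lambda .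
\end{equation}
In particular $\alpha h(\lambda)\le1+\frac{n-1}2\lambda$.
\end{proposition}

\begin{proof}
Write $\tau=\tau_f$, $\beta=\beta_f(e)$, $h=h(\lambda)$. Let $\gamma=\sum_{k\ge2}T_{k1}e_k$, so that $Te=ae+\gamma$, and let $\|t\|^2=\sum_{k\ge2}|T_{1k}|^2$ and $\sigma=\langle T\gamma,e\rangle=\sum_{k\ge2}T_{1k}T_{k1}$.

\emph{Phase.} The function $\Psi_\lambda(f,e^{i\theta}e)=\operatorname{Re}\,e^{i\theta}(a+\lambda\beta)$ is maximal at $\theta=0$, so $a+\lambda\beta$ is real and equals $h$. Using $\operatorname{Re}a^2=\alpha^2-(\operatorname{Im}a)^2$,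
\begin{equation}\label{eq:phase}
\alpha^2+\lambda\operatorname{Re}(a\beta)=\operatorname{Re}\bigl(a(a+\lambda\beta)\bigr)+\alpha^2-\operatorname{Re}a^2=\alpha h+(\operatorname{Im}a)^2 .
\end{equation}

\emph{Rotation.} Write $\Psi_\lambda(f,\cdot)=\operatorname{Re}[\lambda\tau-(\lambda-1)a_f]$ and move $e$ along $e(\varepsilon)=(e+\varepsilon\gamma)/\|e+\varepsilon\gamma\|$, which is $e+\varepsilon\gamma+O(\varepsilon^2)$ because $\gamma\perp e$. At $\varepsilon=0$ the derivative of $\tau(e(\varepsilon))$ is $\tau(\gamma)$, and that of $a_f(e(\varepsilon))$ is $2\langle A(e,\gamma),e\rangle+\langle Te,\gamma\rangle=2\sigma+\|\gamma\|^2$. Maximality gives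
\begin{equation}\label{eq:rotation}
\lambda\operatorname{Re}\tau(\gamma)=(\lambda-1)\bigl(2\operatorname{Re}\sigma+\|\gamma\|^2\bigr).
\end{equation}

\emph{Koebe flow.} Let $d_j=\operatorname{Re}\langle\dot A(e,e_j),e_j\rangle$. Maximality of $s\mapsto\Psi_\lambda(f_s,e)$ at $s=0$ gives $0=d_1+\lambda\sum_{j\ge2}d_j$, and we bound the $d_j$ from below by \eqref{eq:variation}. Note that $\|T^*e_j\|^2=\sum_k|T_{jk}|^2$. For $j=1$ the first two terms of \eqref{eq:variation} cancel, since $A(e,Te)=T^2e$, and $\|T^*e\|^2=|a|^2+\|t\|^2$. Thus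
\[
d_1\ge2\alpha^2+2\|t\|^2-2 .
\]
For the sum over $j\ge2$, first note that $\sum_{j=1}^n\langle A(e_j,Te),e_j\rangle=\tau(Te)=a\tau(e)+\tau(\gamma)$ and that the term $j=1$ is $(T^2)_{11}=a^2+\sigma$; hence
\[
\sum_{j\ge2}\langle A(e_j,Te),e_j\rangle=a\beta+\tau(\gamma)-\sigma .
\]
Next, $\sum_{j\ge2}\|T^*e_j\|^2=\|\gamma\|^2+\sum_{j,k\ge2}|T_{jk}|^2$ and $\sum_{j\ge2}(T^2)_{jj}=\sigma+\sum_{j,k\ge2}T_{jk}T_{kj}$. In $\sum_{j,k\ge2}\bigl(|T_{jk}|^2-\operatorname{Re}T_{jk}T_{kj}\bigr)$ a diagonal term equals $2(\operatorname{Im}T_{jj})^2$, and the terms $(j,k)$ and $(k,j)$ with $j<k$ add up to $|T_{jk}-\overline{T_{kj}}|^2$. Therefore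
\[
\sum_{j\ge2}\Bigl[\|T^*e_j\|^2-(\operatorname{Im}T_{jj})^2-\operatorname{Re}(T^2)_{jj}\Bigr]=\|\gamma\|^2-\operatorname{Re}\sigma+E ,
\]
and summing \eqref{eq:variation} over $z=e_j$, $j\ge2$, gives
\[
\sum_{j\ge2}d_j\ge2\operatorname{Re}(a\beta)+2\operatorname{Re}\tau(\gamma)-4\operatorname{Re}\sigma+2\|\gamma\|^2+2E-(n-1).
\]

\emph{Conclusion.} Insert both bounds into $0=d_1+\lambda\sum_{j\ge2}d_j$ and divide by $2$. By \eqref{eq:rotation},
\[
\lambda\bigl[\operatorname{Re}\tau(\gamma)-2\operatorname{Re}\sigma+\|\gamma\|^2\bigr]=-2\operatorname{Re}\sigma+(2\lambda-1)\|\gamma\|^2 ,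
\]
so that, by \eqref{eq:phase},
\[
1+\tfrac{n-1}2\lambda\ge\alpha h+(\operatorname{Im}a)^2+\bigl[\|t\|^2-2\operatorname{Re}\sigma+\|\gamma\|^2\bigr]+2(\lambda-1)\|\gamma\|^2+\lambda E .
\]
The bracket equals $\sum_{k\ge2}|T_{1k}-\overline{T_{k1}}|^2$, which proves \eqref{eq:key}.
\end{proof}

The hypothesis $\lambda\ge1$ is used only for the sign of the term $2(\lambda-1)\|\gamma\|^2$. For $\lambda<1$ that term may be negative, and the argument no longer bounds $\alpha h(\lambda)$.

\begin{proof}[Proof of Theorem~\ref{thm:main}(i) and Theorem~\ref{thm:order}]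
Let $\Pi=\{(\operatorname{Re}a_f(e),\operatorname{Re}\beta_f(e)):f\in K(B),\ e\in S\}$ and $m=n-1$. The set $\Pi$ is compact by Lemma~\ref{lem:compact}, its second coordinate is at most $m/\sqrt2$ in modulus by Corollary~\ref{cor:second}, and Proposition~\ref{prop:key} is the remaining hypothesis of Lemma~\ref{lem:envelope}. Hence $h(\lambda)^2\le1+m\lambda+\frac{m^2}2\lambda^2$ for $\lambda\ge1$, and Corollary~\ref{cor:lower} shows that
\begin{equation}\label{eq:h}
h(\lambda)=\sqrt{1+(n-1)\lambda+\tfrac{(n-1)^2}2\lambda^2}.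
\end{equation}
Replacing $e$ by $e^{i\theta}e$ shows that $h(\lambda)=\max|a_f(e)+\lambda\beta_f(e)|$, which is (i). For $\lambda=1$ we have $a_f(e)+\beta_f(e)=\tau_f(e)$, so $\operatorname{ord}K(B)=h(1)=\sqrt{(n^2+1)/2}$, and the value is attained.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}(iii)]
Let $\tau_f(e)=h(1)=:h$, so that $2h^2=n^2+1$ and $(f,e)$ maximizes $\Psi_1$. Let $\alpha=\operatorname{Re}a_f(e)$ and $\eta=\operatorname{Re}\beta_f(e)=h-\alpha$. At the endpoint $\lambda=1$ the envelope argument gives a one-sided bound: $\alpha+\lambda\eta\le h(\lambda)$ for $\lambda\ge1$ with equality at $\lambda=1$, so $\eta$ is at most the right derivative of \eqref{eq:h} at $1$, which is $n(n-1)/(2h)$. Hence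
\[
\alpha\ge h-\frac{n(n-1)}{2h}=\frac{n+1}{2h},
\]
that is, $\alpha h\ge\frac{n+1}2$. The right side of \eqref{eq:key} with $\lambda=1$ is $\frac{n+1}2$. So $\alpha h=\frac{n+1}2$, and the other terms on the left vanish: $\operatorname{Im}a=0$, $T_{1k}=\overline{T_{k1}}$ for $k\ge2$, and $E=0$, which means $T_{jk}=\overline{T_{kj}}$ for $j,k\ge2$. Thus $T_e$ is self-adjoint and $\langle A(e,e),e\rangle=\alpha=(n+1)/\sqrt{2(n^2+1)}$.
\end{proof}
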